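# Quotient-minimal spaces without local convexity

## 1. One diagonal operator on two sequence spaces

Let $D$ be the operator $(Dx)_n=2^{-n}x_n$, $n=0,1,2,\dots$. We let it act on two spaces.

First take $\omega$, the space of all scalar sequences with coordinatewise convergence. Every sequence is $D$ of a sequence, and $D$ and $D^{-1}$ are continuous coordinate by coordinate. So $D$ is a linear homeomorphism of $\omega$ onto itself.

Now take $\ell_{1/2}=\{x:\|x\|_{1/2}=(\sum|x_n|^{1/2})^2<\infty\}$. Here $D$ is continuous and injective, and its range contains all finitely supported sequences, so the range is dense. But $(2^{-n})_n$ lies in $\ell_{1/2}$, since $\sum2^{-n/2}<\infty$, and its only possible preimage is $(1,1,1,\dots)\notin\ell_{1/2}$. So the range is not closed. Equivalently, the sets $\{x:\|Dx\|_{1/2}<\epsilon\}$ are a base at $0$ of a Hausdorff vector topology on $\ell_{1/2}$ that is weaker than the original one, and strictly weaker: $\|e_n\|_{1/2}=1$, while $\|De_n\|_{1/2}=2^{-n}\to0$.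

**Definition.** An F-space is a complete metrizable topological vector space over $\mathbb R$ or $\mathbb C$. An F-space $X$ is *minimal* if it admits no Hausdorff vector topology strictly weaker than its own. It is *quotient-minimal* if $X/N$ is minimal for every closed subspace $N$. (Equivalently, every continuous linear operator from $X$ into an F-space has closed range.)

The space $\ell_{1/2}$ is not minimal. The space $\omega$ is quotient-minimal; we take this as a known fact. Now $\omega$ is locally convex and $\ell_{1/2}$ is not: the average $\frac1N(e_1+\dots+e_N)$ of vectors of norm $1$ has $\|\cdot\|_{1/2}=(N\cdot N^{-1/2})^2=N$, so the convex hull of a ball is unbounded. Is this a coincidence? The question of this talk is: *does there exist a quotient-minimal space that is not locally convex?* The answer is yes, and there is even a locally bounded example.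

One structural remark on the two examples. Both spaces contain the strictly decreasing chain of closed subspaces $E_n=\{x:x_0=\dots=x_{n-1}=0\}$. The operator $D$ on $\ell_{1/2}$ shrinks $E_n$ more and more. In $\omega$ every neighborhood of $0$ contains some $E_n$ entirely, so there is nothing left to shrink. If some neighborhood of $0$ is bounded, this way out does not exist, since a bounded set contains no line. Theorem B below says that among locally bounded spaces, decreasing chains are the only obstruction.

## 2. Locally bounded spaces and descending chains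

"Subspace" means linear subspace.

**Definition.** Let $0<r\le1$. An *$r$-norm* is a positive definite, absolutely homogeneous function $\|\cdot\|$ such that $\|\cdot\|^r$ is subadditive. A complete $r$-normed space is an *$r$-Banach space*. Two $r$-norms are *equivalent* if each is at most a constant times the other.

For example, $\ell_r$ is an $r$-Banach space. Subadditivity gives $\big|\|x\|^r-\|y\|^r\big|\le\|x-y\|^r$, so an $r$-norm is continuous in its own topology. By the Aoki–Rolewicz theorem, the quasi-Banach spaces (the locally bounded F-spaces) are exactly the $r$-Banach spaces, $0<r\le1$, up to equivalence. A locally convex quasi-Banach space is isomorphic to a Banach space: the gauge of a balanced convex neighborhood of $0$ inside the unit ball is an equivalent norm.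

Call an infinite-dimensional quasi-Banach space *atomic* if it has no proper closed infinite-dimensional subspace. The space $\ell_r$ is not atomic, because of the subspaces $E_n$.

**Theorem A.** For every $0<r<1$ there is a real infinite-dimensional separable $r$-Banach space $X$ whose only closed infinite-dimensional subspace is $X$ itself.

**Theorem B.** For a quasi-Banach space $X$ (real or complex) the following are equivalent: (a) $X$ is quotient-minimal; (b) every continuous linear operator from $X$ into an F-space has closed range; (c) there is no strictly decreasing infinite sequence of closed subspaces of $X$.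

**Corollary.** The space $X$ of Theorem A is quotient-minimal and not locally convex, and its complexification is a complex example. In fact $X$ has no nonzero continuous linear functional. Theorem A fails for $r=1$. Every infinite-dimensional quotient-minimal quasi-Banach space contains an infinite-dimensional atomic closed subspace.

So a non-locally convex quotient-minimal space exists over $\mathbb R$ and over $\mathbb C$.

Let us test condition (c). Finite-dimensional spaces satisfy it. An infinite-dimensional Banach space never does: by Hahn–Banach there is a nonzero continuous functional on it; its kernel is closed, proper and infinite-dimensional, and we repeat inside the kernel. One might hope that absence of functionals is enough. It is not: $L_r[0,1]$ with $0<r<1$ has no nonzero continuous functional (a textbook fact), but the functions vanishing outside $[0,\frac1n]$ form a strictly decreasing chain. The extreme way to satisfy (c) is to have no proper closed infinite-dimensional subspaces at all, and this is what Theorem A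 provides.

## 3. Condition (c) and weaker topologies: proof of Theorem B

**Step 1: (a)⇒(b).** We read off closed range from minimality of a quotient. Let $T:X\to Y$ be continuous and linear into an F-space. The topology that $T$ induces on $X/\ker T$ is a Hausdorff vector topology weaker than the quotient topology, hence equal to it. So $T(X)$ is isomorphic to $X/\ker T$, which is complete. Hence $T(X)$ is closed.

**Step 2: (b)⇒(c).** We apply (b) to one operator built from the chain. Let $H_1\supset H_2\supset\cdots$ be closed and $H_\infty=\bigcap H_k$. The operator $X\to\prod_kX/H_k$ into this F-space has kernel $H_\infty$ and closed range. By the open mapping theorem $X/H_\infty$ is isomorphic to the range. Let $B$ be the unit ball of $X$; its image in $X/H_\infty$ is a neighborhood of $0$. By the definition of the product topology there is $k$ such that every $x$ whose images in $X/H_1,\dots,X/H_k$ are sufficiently small lies in $H_\infty+B$. Elements of $H_k$ have image $0$ in all of these, so $H_k\subset H_\infty+B$. Thus $H_k/H_\infty$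 is a linear subspace inside a bounded set of a Hausdorff space. It is $0$, so $H_k=H_\infty$ and the chain is stationary.

**Step 3: reduction of (c)⇒(a).** We get rid of the quotients. Closed subspaces of $X/N$ correspond to closed subspaces of $X$ containing $N$, so (c) passes to quotients, and these are again quasi-Banach. So it suffices to show: *an $r$-Banach space $(Z,\|\cdot\|)$ with (c) is minimal.* Let $B$ be the closed unit ball of $Z$.

The natural approach: given a strictly weaker Hausdorff vector topology $\rho$, choose norm-one vectors $x_n$ that are $\rho$-small, so quickly that each new vector hardly interferes with the span of the old ones. The closed spans of the tails should then decrease strictly. This works if the unit ball is $\rho$-closed, because then $\rho$ can see that a vector is outside a ball. But nothing makes $B$ $\rho$-closed, and here the argument stops. We first prove the good case, for all equivalent $r$-norms, and then show that one can always reach it.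

**Step 4 (Polar Lemma).** *There do not exist an $r$-norm $p$ equivalent to $\|\cdot\|$ and a Hausdorff vector topology $\rho$ strictly weaker than the norm topology such that $\{p\le1\}$ is $\rho$-closed.*

Suppose they exist; then $Z\ne0$. Take $x_0$ with $p(x_0)=1$ and $\eta_n\in(0,1)$ with $\prod_{n\ge1}(1-\eta_n)\ge\frac12$. We choose inductively $x_n$ ($n\ge1$) with $p(x_n)=1$ and
$$p(y+tx_n)\ge(1-\eta_n)\,p(y)\qquad\text{for all }y\in F=\operatorname{span}(x_0,\dots,x_{n-1})\text{ and all scalars }t.\tag{3.1}$$
The set $S=\{y\in F:p(y)=1\}$ is norm compact, hence $\rho$-compact. It lies in $O=\{p>1-\eta_n\}$, which is $\rho$-open since $\{p\le 1-\eta_n\}=(1-\eta_n)\{p\le1\}$ is $\rho$-closed. So $S+V\subset O$ for some balanced $\rho$-neighborhood $V$ of $0$. Put $R=2^{1/r}$. Some $x_n\in R^{-1}V$ has $p(x_n)=1$: otherwise, $V$ being balanced, $R^{-1}V$ contains no vector with $p\ge1$, that is, $R^{-1}V\subset\{p<1\}$, and $\rho$ would be finer than the norm topology. Now let $y\in S$. If $|t|\le R$, then $tx_n\in V$, so $p(y+tx_n)>1-\eta_n$.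 If $|t|>R$, then $p(y+tx_n)^r\ge|t|^r-1\ge1$. By homogeneity (3.1) holds for all $y\in F$.

Iterating (3.1) gives $p\big(a_kx_k+\sum_{i>k}a_ix_i\big)\ge\frac12|a_k|$ for finite sums. So $x_k$ has positive $p$-distance from the span of the later vectors, and $x_k\notin W_{k+1}:=\overline{\operatorname{span}}\{x_i:i\ge k+1\}$. Thus $(W_k)$ is strictly decreasing, contradicting (c). $\square$

**Step 5: replacing $B$ by its $\rho$-closure.** We attach to every Hausdorff vector topology $\rho$ weaker than (or equal to) the norm topology an $r$-norm $p_\rho\le\|\cdot\|$ whose unit ball is $\rho$-closed. Let $C$ be the $\rho$-closure of $B$ and $p_\rho$ its gauge. Since $B$ is closed under $(x,y)\mapsto ax+by$ with $|a|^r+|b|^r\le1$, so is $C$. If $p_\rho(x)<s$ and $p_\rho(y)<t$, write $x=sx'$, $y=ty'$ with $x',y'\in C$; then $x+y\in(s^r+t^r)^{1/r}C$. So $p_\rho^r$ is subadditive. Clearly $p_\rho\le\|\cdot\|$. Every $\rho$-closed $\rho$-neighborhood $V$ of $0$ is a norm neighborhood, so it contains $tB$, hence $tC$, for some $t>0$. If $p_\rho(x)=0$,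 then $x\in tC\subset V$ for every such $V$, so $x=0$. Thus $p_\rho$ is an $r$-norm. Finally $\{p_\rho\le1\}=C$: if $p_\rho(x)\le1$, then $sx\in C$ for $0<s<1$, and $sx\to x$ in $\rho$ as $s\to1$.

**Step 6: every $r$-norm $p\le\|\cdot\|$ is equivalent to $\|\cdot\|$.** This is what lets us apply Step 4 to $p_\rho$. Let $\mathcal S$ be the set of $r$-norms $p\le\|\cdot\|$ that are not equivalent to $\|\cdot\|$, ordered pointwise. Suppose $\mathcal S\neq\emptyset$.

*Chains have upper bounds.* Let $\mathcal C\subset\mathcal S$ be a nonempty chain and $p_*=\sup\mathcal C$, an $r$-norm $\le\|\cdot\|$. Suppose $p_*$ were equivalent to $\|\cdot\|$. The sets $\{p<\epsilon\}$, $p\in\mathcal C$, $\epsilon>0$, are a base at $0$ of a vector topology $\rho$ ($\mathcal C$ is a chain, so finite intersections are no problem). It is Hausdorff, and it is strictly weaker than the norm topology, since otherwise some $\{p<\epsilon\}$ would lie in $B$ and $p$ would be equivalent to $\|\cdot\|$. Each $p\in\mathcal C$ is $\rho$-continuous, so $\{p_*\le1\}=\bigcap_{p\in\mathcal C}\{p\le1\}$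 is $\rho$-closed. This contradicts the Polar Lemma. So $p_*\in\mathcal S$.

By Zorn's lemma $\mathcal S$ has a maximal element $p$. Let $\rho$ be the $p$-topology and $p'=p_\rho$. Since $B\subset\{p\le1\}$ and the latter is $\rho$-closed, $p\le p'\le\|\cdot\|$. As $\rho$ is strictly weaker than the norm topology and $\{p'\le1\}$ is $\rho$-closed, the Polar Lemma says that $p'$ is not equivalent to $\|\cdot\|$. So $p'\in\mathcal S$, and $p'=p$ by maximality. That is, $B$ is $p$-dense in $\{p\le1\}$.

Now a successive approximation. Given $p(z)\le1$, choose inductively $b_i\in B$ with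
$$p\Big(2^{i-1}\Big(z-\sum_{h<i}2^{-(h-1)}b_h\Big)-b_i\Big)\le\tfrac12\qquad(i=1,2,\dots).$$
This is possible, because the choice of $b_{i}$ makes the next scaled remainder have $p\le1$. The series $\sum2^{-(i-1)}b_i$ converges in norm by completeness, and in $p$ to $z$. Since $p\le\|\cdot\|$, its norm limit is $z$, so $\|z\|^r\le\sum_i2^{-(i-1)r}=(1-2^{-r})^{-1}$. Hence $p$ is equivalent to $\|\cdot\|$, a contradiction. So $\mathcal S=\emptyset$.

**Step 7: conclusion.** If $\rho$ is a strictly weaker Hausdorff vector topology on $Z$, then $p_\rho$ is equivalent to $\|\cdot\|$ by Step 6, and $\{p_\rho\le1\}$ is $\rho$-closed by Step 5. This contradicts the Polar Lemma. So $Z$ is minimal, and Theorem B is proved. $\square$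

## 4. The Corollary over both scalar fields

We derive the Corollary from Theorems A and B.

**The real space.** The closed subspaces of $X$ are $X$ and finite-dimensional ones, so (c) holds and $X$ is quotient-minimal. A nonzero continuous functional on $X$ would have a proper closed infinite-dimensional kernel, so there is none. If $X$ were locally convex, it would be isomorphic to an infinite-dimensional Banach space, which has nonzero continuous functionals. The same argument excludes $r=1$ in Theorem A.

**The complexification.** Let $X_{\mathbb C}=X\oplus X$ with the complex-homogeneous quasi-norm $\sup_\theta\|e^{i\theta}z\|$, where $\|\cdot\|$ is a quasi-norm of $X\oplus X$. We show (c) through (b). Let $T:X\oplus X\to Y$ be real-linear and continuous into an F-space. By (b) for $X$, $Y_1=T(X\oplus0)$ is closed, and the operator $S:X\to Y/Y_1$, $Sx=T(0,x)+Y_1$, has closed range. Now $T(X\oplus X)$ is the preimage of $S(X)$ in $Y$, hence closed. So the real space $X\oplus X$ satisfies (b), hence (c). Complex closed subspaces are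 real closed subspaces, so $X_{\mathbb C}$ satisfies (c) over $\mathbb C$ and is quotient-minimal by Theorem B. It contains $X$ as a real subspace, so it is not locally convex.

**Atomic subspaces.** In an infinite-dimensional quotient-minimal quasi-Banach space, (c) gives a minimal element among the infinite-dimensional closed subspaces, and such an element is atomic. $\square$

It remains to prove Theorem A. From now on scalars are real and $\mathbb N=\{0,1,2,\dots\}$.

## 5. One twisted coordinate, and why the entropy does not suffice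

Let $c_{00}$ be the space of finitely supported sequences and $\|z\|=\sum|z_i|$. How can one force a vector into every closed infinite-dimensional subspace? Try one extra coordinate: on $\mathbb R\oplus c_{00}$ put
$$q(t,z)=|t-\Phi(z)|+\|z\|,$$
where $\Phi$ is homogeneous and $|\Phi(z+z')-\Phi(z)-\Phi(z')|\le C(\|z\|+\|z'\|)$. Then $q(x+x')\le(1+C)(q(x)+q(x'))$. Take vectors $v_t=(\Phi(z_t),z_t)$ with $\|z_t\|\le1$, whose corrected coordinate is $0$, and average them. For the average $v$, the corrected coordinate is $\delta=\operatorname{avg}\Phi(z_t)-\Phi(\operatorname{avg}z_t)$, while the rest still has norm at most $1$. So $q(v/\delta-(1,0))\le1/|\delta|$. If $\Phi$ is nearly additive on two summands but far from additive on long averages, subspaces containing the $v_t$ are pushed toward the vector $(1,0)$.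

The first candidate is the entropy. For $f\ge0$ let $h(f)=\sum f_i\log(\|f\|/f_i)$, and put $\Phi(z)=h(z^+)-h(z^-)$. The near-additivity holds with $C=\log3$; this will be an instance of the proof of (P5) in Section 7. If $f=\frac1N(e_1+\dots+e_N)$, then $\Phi(f)=\log N$, while $\Phi(e_i)=0$. So $(1,0)$ does lie in the closed span of the vectors $(0,e_i)$.

But take $z_s=\frac12(e_{2s-1}-e_{2s})$, $s=1,2,\dots$. Then $z=\sum a_sz_s$ has $z^+$ and $z^-$ with the same list of values $\frac12|a_s|$. So $\Phi(z)=0$ on the whole span, and $q((1,0)-(0,z))=1+\|z\|\ge1$. The closed span of the vectors $(0,z_s)$ misses $(1,0)$. This is the exact failure: the large deviation $\log N$ occurs for $z^+$ and for $z^-$ and cancels.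

We need a $\Phi$ for which the positive part is treated differently from the negative part on suitable long averages. We also want to do this at every coordinate $k$, with a functional $\Phi_k$, such that the vector with a huge deviation of $\Phi_k$ has bounded deviation of all other $\Phi_i$. Here is the plan. By the Gibbs inequality, $h(f)$ is the infimum of $\langle f,-\log y\rangle$ over probability vectors $y$. We enlarge the set of admissible "codes" $y$ by rules that make long averages cheaper. One family of rules, special to $k$, produces codes that must be built with the full memory of their own history. We then take $\Phi_k$ to be a difference of two costs, one without and one with the special codes. The ordinary deviations cancel, and only a deliberately prepared positive part benefits from the special code.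

## 6. Codes

**Notation.** Besides $\|z\|$ let $\|z\|_{\rm w}=\sum(i+1)|z_i|$ and $z_{>k}=\sum_{i>k}z_ie_i$. Let $c_{00}^+$ be the set of nonnegative elements of $c_{00}$. For $f,y\ge0$ put $\langle f,\log y\rangle=\sum f_i\log y_i$ with $\log0=-\infty$ and $0\cdot\log0=0$. For finite sets, $A<B$ means $\max A<\min B$. A sequence of finite sets, or of functions via their supports, is *successive* if it is increasing in this sense; empty sets and zero functions are ignored. A function $y$ *meets* $G$ if $y1_G\ne0$.

**Fact (I).** *If $(G_\alpha)$ are successive sets and $y_1,\dots,y_d$ successive functions, then*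
$$\sum_\alpha\max\big(0,\#\{s:y_s\text{ meets }G_\alpha\}-1\big)\le d.$$

Let $y_{s_1},\dots,y_{s_u}$ ($s_1<\dots<s_u$) be the ones meeting $G_\alpha$. For $a<u$ we have $\min G_\alpha\le\max\operatorname{supp}y_{s_a}<\min\operatorname{supp}y_{s_{a+1}}\le\max G_\alpha$. So $\max\operatorname{supp}y_{s_a}$ lies in the interval hull of $G_\alpha$. These hulls are disjoint, so each $s$ is counted at most once. $\square$

We use two consequences: at most $d$ of the $G_\alpha$ are met by two or more $y_s$, and
$$\sum_s\#\{\alpha:y_s\text{ meets }G_\alpha\}\le\#\{\alpha:\text{some }y_s\text{ meets }G_\alpha\}+d.\tag{6.1}$$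

**Parameters.** Let $\lambda_j=2^j$, $n_0=4$, and for $j\ge1$ choose integers
$$n_j\ge\max\big\{e^{2(j+1)^4\lambda_j},\,(2n_{j-1})^{10\lambda_j}\big\},\qquad L_j=\log(n_j+1)\ (\ge\log5>1.6).$$
Then $(n_j)$ is strictly increasing. Think of $\lambda_j$ as the price for averaging up to $n_j$ pieces; it is tiny compared with $\log n_j$.

Let $\mathcal U$ be the countable set of finitely supported $y:\mathbb N\to[0,1]\cap\mathbb Q[e^{-1}]$. Fix an injective map $\sigma$ that assigns to each triple $(k,q,(y_1,\dots,y_s))$, with $k\in\mathbb N$, $q$ odd, $s\ge0$, $y_i\in\mathcal U$, an even integer with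
$$\lambda_{\sigma(k,q,\cdot)}\ge2\lambda_q+\log n_q.\tag{6.2}$$
It exists because there are countably many triples. Since $\log n_q\ge2(q+1)^4\lambda_q$, (6.2) gives $\sigma(k,q,\cdot)>q+1$, so $\sigma(k,q,\cdot)\ge4$.

**Definition (code sets).** For $\kappa\in\{*\}\cup\mathbb N$ let $D_\kappa\subset\mathcal U$ be the smallest set such that

* (R0) $0$ and $1_{\{i\}}$ are in $D_\kappa$;
* (R1) rational convex combinations of elements of $D_\kappa$ are in $D_\kappa$;
* (R2) if $l\ge2$ is even, $d\le n_l$, and $y_1,\dots,y_d\in D_\kappa$ are successive, then $e^{-\lambda_l}\sum y_s\in D_\kappa$; such an element is said to be *of weight $l$*;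
* (R3) (only if $\kappa=k\in\mathbb N$) if $q$ is odd, $d\le n_q$, $(y_1,\dots,y_d)$ is $(k,q)$-special and $A\subset\mathbb N$, then $e^{-\lambda_q}\sum_sy_s1_A\in D_k$.

Here $(y_1,\dots,y_d)$ is *$(k,q)$-special* if it is successive and each $y_s$ is an element of $D_k$ of weight $w_s=\sigma(k,q,(y_1,\dots,y_{s-1}))$, obtained by (R2) from elements of $D_k$.

*Example.* If $|E|\le n_2$, then $e^{-4}1_E\in D_\kappa$ is of weight $2$. The uniform average of the $e_i$, $i\in E$, is coded by it at price $4$, whereas the probability vector $|E|^{-1}1_E$ charges $\log|E|$, which may be as large as $648$ since $n_2\ge e^{648}$. *Example of special sequences.* A $(k,1)$-special sequence may start with $y_1=e^{-\lambda_w}1_E$, where $w=\sigma(k,1,\emptyset)$ and $|E|\le n_w$. The next term must have weight $\sigma(k,1,(y_1))$. Moving a single point of $E$ changes $y_1$ and so changes the weight required of $y_2$. From the weight of any term one can read off all previous terms, and also $k$ and $q$.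

The rules are monotone and finitary, so $D_\kappa=\bigcup_nD_\kappa^n$, where $D^0_\kappa$ is given by (R0) and $D^{n+1}_\kappa$ consists of $D^n_\kappa$ and all results of one application of (R1)–(R3) to premises in $D^n_\kappa$; in (R3) the premises are the $y_s$ and the constituents from which they are formed by (R2). The *stage* of $y$ is the least $n$ with $y\in D^n_\kappa$.

**Restriction.** $D_\kappa$ is closed under $y\mapsto y1_A$, by induction on the stage. (R0) and (R1) are clear. In (R2), $y1_A=e^{-\lambda_l}\sum y_s1_A$ with $y_s1_A\in D_\kappa$ successive, and the result is again of weight $l$. In (R3) replace the set by its intersection with $A$.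

Also $D_*\subset D_k$, and $0\le y\le1$ for $y\in D_\kappa$.

**Definition.** An expression $y=e^{-\lambda_p}\sum_{s\le d}y_s$ with $y,y_s\in D_\kappa$, $(y_s)$ successive, $d\le n_p$ and $p\ge1$ is a *$p$-combination*.

In a $p$-combination $y\le e^{-\lambda_p}$ pointwise. Every $y\in D_\kappa$ is $0$, or $1_{\{i\}}$, or a rational convex combination of elements of earlier stage, or a $p$-combination given by (R2) ($p$ even) or by (R3) ($p$ odd, with terms $y_s1_A$).

## 7. Costs

**Definition.** For $f\in c_{00}^+$ let $K_\kappa(f)=\inf_{y\in D_\kappa}\langle f,-\log y\rangle\in[0,\infty)$. For $z\in c_{00}$ let $K^\sharp_\kappa(z)=K_\kappa(z^+)-K_\kappa(z^-)$, and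
$$\Phi_k=K_*^\sharp-K_k^\sharp\qquad(k\in\mathbb N).$$

The cost is finite: use a uniform average of the $1_{\{i\}}$, $i\in\operatorname{supp}f$; this gives $K_\kappa(f)\le\|f\|\log|\operatorname{supp}f|$. With (R0) and (R1) alone, the codes are the rational subprobability vectors and the cost is the entropy $h$ of Section 5.

*Example.* Let $f=\frac1R1_E$ with $|E|=R\le n_2$. By the example above $K_\kappa(f)\le4$. Conversely, by induction on the stage, $\sum_{i\in E}y_i\le e^{-4}R+1$ for $y\in D_*$: for (R0) the sum is at most $1$, convex combinations preserve the bound, and results of (R2) are at most $e^{-4}$ pointwise. By Jensen, $\langle f,-\log y\rangle\ge-\log(e^{-4}+\frac1R)$. So $4-\log(1+e^4/R)\le K_*(f)\le4$. For $\kappa\in\mathbb N$ the same argument, with $e^{-2}$ for $e^{-4}$ because of (R3) with $q=1$, gives $K_\kappa(f)\ge2-\log(1+e^2/R)$.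

We collect the properties of $K=K_\kappa$ for fixed $\kappa$.

**(P1)** $K$ is positively homogeneous and monotone, and $\sum K(f_s)\le K(\sum f_s)$. The last statement holds since an infimum of a sum is at least the sum of the infima.

**(P2)** If $p_s>0$ and $\sum p_s\le1$ (finitely many $s$), then $K(\sum f_s)\le\sum K(f_s)+\sum\|f_s\|\log\frac1{p_s}$. Let $p'_s\in(0,p_s]$ be rational and $y_s\in D_\kappa$. Then $y=\sum p'_sy_s\in D_\kappa$ (put the remaining weight on $0$), and $-\log y\le-\log p'_s-\log y_s$ for each $s$. Let $p_s'\to p_s$ and take infima over the $y_s$. For $T$ terms with $p_s=\frac1T$ the error is $\log T\sum\|f_s\|$.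

**(P3)** If $f_1,\dots,f_T$ are successive, $T\le n_l$ and $l\ge2$ is even, then $K(\sum f_s)\le\sum K(f_s)+\lambda_l\sum\|f_s\|$. Restrict codes $y_s$ to $\operatorname{supp}f_s$ and use (R2).

**(P4)** $K$ is continuous on $\mathbb R_+^E$ for finite $E$. For $f,f'\in\mathbb R_+^E$, $u=(f'-f)^+$ and $0<p<1$, (P1), (P2) and $K(u)\le\|u\|\log|E|$ give
$$K(f')\le K(f+u)\le K(f)+\|u\|\log|E|+\|f\|\log\tfrac1{1-p}+\|u\|\log\tfrac1p.$$
With $p=\min(\frac12,\|u\|)$ if $u\ne0$, the error tends to $0$ as $\|f-f'\|\to0$, uniformly for bounded $f$. Interchange $f$ and $f'$ for the reverse estimate.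

So each $\Phi_k$ is homogeneous, also for negative scalars, and continuous on finite-dimensional subspaces of $c_{00}$.

**(P5)** $\big|\Phi_k(\sum_{s\le T}z_s)-\sum\Phi_k(z_s)\big|\le2\log(T+1)\sum\|z_s\|$. This is the near-additivity. Put $z=\sum z_s$ and
$$F:=z^++\sum z_s^-=z^-+\sum z_s^+ .$$
Since $z^+\le\sum z_s^+$, $\|F\|\le\sum\|z_s\|$. By (P1) and (P2), $K(F)$ exceeds the sum of the costs of the $T+1$ terms, for either decomposition, by a number in $[0,\log(T+1)\|F\|]$. Subtracting, $|K^\sharp(z)-\sum K^\sharp(z_s)|\le\log(T+1)\|F\|$, for $K=K_*$ and for $K=K_k$. (The same computation with the entropy gives $C=\log3$ in Section 5.) For $T\in\{2,3\}$ the bound in (P5) is at most $3\sum\|z_s\|$, since $2\log4<3$.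

**(P6)** $|\Phi_k(u)|\le\|u\|_{\rm w}$. Since $D_*\subset D_k$, and by (P2) with $p_i=2^{-(i+1)}$ and $K_*(e_i)=0$,
$$0\le(K_*-K_k)(u^\pm)\le K_*(u^\pm)\le\sum u_i^\pm(i+1)\log2 .$$

**Definition (gauge).** For finitely supported $u\ge0$ let $\|u\|_\kappa=\inf\{\sum c_s:u\le\sum c_sy_s,\ c_s\ge0,\ y_s\in D_\kappa\}$ (finite sums).

The gauge is monotone, subadditive and homogeneous, $\|y1_E\|_\kappa\le1$ for $y\in D_\kappa$, and $\max u_i\le\|u\|_\kappa\le\sum u_i$. For instance $\|1_E\|_\kappa\le\min(|E|,e^4)$ if $|E|\le n_2$. It measures how much a piece of code can help: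
$$\langle f,\log u\rangle\le-K_\kappa(f)+\|f\|\log\|u\|_\kappa.\tag{7.1}$$
For $f=0$ this is trivial, and for $f\ne0$, $u=0$ both sides are $-\infty$. Otherwise let $c>\|u\|_\kappa$ and $u\le\sum c_sy_s$ with $\sum c_s<c$. Choose rationals $p_s\ge c_s/c$ with $\sum p_s\le1$. Then $y=\sum p_sy_s\in D_\kappa$ and $u\le cy$, so $\langle f,\log u\rangle\le\|f\|\log c-K_\kappa(f)$. Let $c\to\|u\|_\kappa$.

## 8. Twisting every coordinate

Fix $0<r<1$ and $\varepsilon_i>0$ such that $\tau_j:=\sum_{i\ge j}(i+1)\varepsilon_i$ satisfies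
$$\tau_j\le\frac1{20L_j}\quad(j\ge0),\qquad1+4\tau_0\le2^{1/r-1}.\tag{8.1}$$
For example, $(i+1)\varepsilon_i=c\,2^{-i-1}/L_i$ with small $c>0$ works, because $L_i$ increases and $2^{1/r-1}>1$; the last inequality is where $r<1$ is used. Note $\tau_0\le\frac1{20\log5}\le\frac1{32}$. For $x\in c_{00}$ define $\xi(x)\in c_{00}$ by downward recursion:
$$\xi_i(x)=x_i-\varepsilon_i\Phi_i(\xi_{>i}(x)),\qquad\xi_{>i}(x)=\sum_{h>i}\xi_h(x)e_h.\tag{8.2}$$

By hand: since $K_\kappa(e_h)=0$, $\Phi_i(te_h)=0$. So if $x=ae_1+be_2$, then $\xi_2=b$, $\xi_1=a$ and $\xi_0=-\varepsilon_0\Phi_0(ae_1+be_2)$. The twist can first appear with two later coordinates.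

The map $\xi$ is a homogeneous (odd) bijection of $c_{00}$, with inverse given by $x_i=\xi_i+\varepsilon_i\Phi_i(\xi_{>i})$, and it is continuous on finite-dimensional subspaces. The value $\xi_i(x)$ depends only on $(x_h)_{h\ge i}$. If $x_D$ is the last nonzero coordinate of $x$, then $\xi_D(x)=x_D$ and $\xi_h(x)=0$ for $h>D$. For finite sums, inserting $(u_s)_i=\xi_i(u_s)+\varepsilon_i\Phi_i(\xi_{>i}(u_s))$ in (8.2),
$$\xi_i\big(\textstyle\sum a_su_s\big)=\sum a_s\xi_i(u_s)-\varepsilon_i\Big[\Phi_i\big(\xi_{>i}(\sum a_su_s)\big)-\sum a_s\Phi_i\big(\xi_{>i}(u_s)\big)\Big].\tag{8.3}$$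

Let $c_{\ge k}=\operatorname{span}\{e_i:i\ge k\}$ and, on $c_{\ge k}$, $q_k(x)=\sum_{i\ge k}|\xi_i(x)|$. This is homogeneous, and $q_k(x)=0$ only for $x=0$.

**Lemma 8.1.** $q_k(x+y)\le(1+4\tau_0)(q_k(x)+q_k(y))$.

*Proof.* The corrections at all coordinates interact, and we show that the total error is controlled in the weighted norm. Let $\Delta=\xi(x+y)-\xi(x)-\xi(y)$, restricted to coordinates $\ge k$, and $Q=q_k(x)+q_k(y)$. By (8.3), (P5) with the three terms $\xi_{>i}(x),\xi_{>i}(y),\Delta_{>i}$, and (P6),
$$|\Delta_i|\le\varepsilon_i\big(3Q+3\|\Delta_{>i}\|+\|\Delta_{>i}\|_{\rm w}\big)\le\varepsilon_i(3Q+4\|\Delta\|_{\rm w}).$$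
Hence $\|\Delta\|_{\rm w}\le\tau_0(3Q+4\|\Delta\|_{\rm w})$, and $\|\Delta\|\le\|\Delta\|_{\rm w}\le\frac{3\tau_0}{1-4\tau_0}Q\le4\tau_0Q$. $\square$

**Lemma 8.2.** *Put $|||x|||_k=\inf\{(\sum q_k(x_s)^r)^{1/r}:x=\sum x_s\}$ (finite sums in $c_{\ge k}$). Then $|||\cdot|||_k$ is an $r$-norm and $|||x|||_k\le q_k(x)\le4^{1/r}|||x|||_k$.*

*Proof.* Only the second inequality needs proof; positive definiteness follows from it. Let $N=q_k^r$. By Lemma 8.1 and (8.1), $q_k(x+y)\le2^{1/r}\max(q_k(x),q_k(y))$, so $N(x+y)\le2\max(N(x),N(y))$. We show: *if $N(x_i)\le h_i$ for $1\le i\le n$ and each $h_i$ is an integer power of $2$, then $N(x_1+\dots+x_n)\le2\sum h_i$.* Induct on $n$; $n=1$ is trivial. If two of the $h_i$ coincide, say $h_1=h_2=h$, replace $x_1,x_2$ by $x_1+x_2$ with bound $2h$ and use induction. Otherwise let $h_1>h_2>\dots>h_n$, so $h_i\le2^{-(i-1)}h_1$, and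
$$N\big(\textstyle\sum x_i\big)\le\max\big(2N(x_1),4N(x_2),\dots,2^{n-1}N(x_{n-1}),2^{n-1}N(x_n)\big)\le2h_1 .$$
For nonzero $x_i$ choose a power of two $h_i\in[N(x_i),2N(x_i)]$; this gives $N(\sum x_i)\le4\sum N(x_i)$. $\square$

Let $X^{(k)}$ be the completion of $(c_{\ge k},|||\cdot|||_k)$ and $X=X^{(0)}$. These are infinite-dimensional separable $r$-Banach spaces.

**Dropping one coordinate.** Deleting the $k$-th coordinate maps $c_{\ge k}$ onto $c_{\ge k+1}$ and does not change $\xi_i$ for $i>k$. So it does not increase $q$, and it extends to a contraction $\pi:X^{(k)}\to X^{(k+1)}$. For $x\in c_{\ge k}$ we have $\xi_k(x-te_k)=\xi_k(x)-t$, so $\inf_tq_k(x-te_k)=q_{k+1}(\pi x)$. With Lemma 8.2, density and continuity of both sides, for all $h\in X^{(k)}$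
$$\operatorname{dist}(h,\mathbb Re_k)\le4^{1/r}|||\pi h|||_{k+1}.\tag{8.4}$$
So $\ker\pi=\mathbb Re_k$, and the induced map $X^{(k)}/\mathbb Re_k\to X^{(k+1)}$ is an isomorphic embedding with dense range, hence onto.

**Proposition 8.3.** *If $H$ is a closed infinite-dimensional subspace of $X^{(k)}$, then $e_k\in H$.*

**Theorem A follows.** Let $H\subset X$ be closed and infinite-dimensional, $H_0=H$, $H_{k+1}=\pi(H_k)$. By induction $H_k$ is closed and infinite-dimensional: by Proposition 8.3, $e_k\in H_k$, so $H_k$ contains the kernel of the open surjection $\pi$ and its image is closed; the image is infinite-dimensional since the kernel is one-dimensional. Let $\pi_k:X\to X^{(k)}$ be the composite map. Its kernel is $F_k=\operatorname{span}(e_0,\dots,e_{k-1})$, by induction: $\pi_{k+1}h=0$ gives $\pi_kh\in\mathbb Re_k=\mathbb R\pi_k(e_k)$. If $F_k\subset H$, then $e_k=\pi_k(e_k)\in H_k=\pi_k(H)$ gives $e_k\in H+F_k=H$, so $F_{k+1}\subset H$. Hence $H$ contains all $e_k$, and $H=X$. $\square$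

The rest of the talk proves Proposition 8.3. As in Section 5, we need vectors near $H$, with corrected $k$-th coordinate $0$, whose average has a huge deviation of $\Phi_k$ and bounded deviation of every other $\Phi_i$. Sections 9 and 10 study costs of long averages; Sections 11 and 12 put such averages near $H$.

## 9. Nodes: averages whose cost is known up to a constant

Averaging $n_l$ pieces costs at most $\lambda_l$ per unit mass, by (P3). We want averages for which this is sharp up to a constant, for both signs and all relevant $\kappa$.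

**Definition.** Let $l\ge4$ be even. An *$l$-node* consists of successive (in lexicographic order) vectors $\zeta_{\alpha,t}\in c_{00}$, $1\le\alpha\le n_l$, $1\le t\le N_\alpha$, with $\|\zeta_{\alpha,t}\|=1$, such that, with $G_\alpha=\bigcup_t\operatorname{supp}\zeta_{\alpha,t}$ and $f_\alpha=\frac1{N_\alpha}\sum_t\zeta_{\alpha,t}$:

* (N1) $n_l\le N_1\le N_2\le\cdots$;
* (N2) for $\alpha<n_l$ there is $b_\alpha$ with $\lambda_{b_\alpha}\ge\log|G_\alpha|+2\lambda_l$ and $N_{\alpha+1}\ge n_{b_\alpha}$;
* (N3) $K_\kappa(f_\alpha^\pm)\le\frac1{N_\alpha}\sum_tK_\kappa(\zeta_{\alpha,t}^\pm)+3$ for $\kappa\in\{*,0,1,\dots,l-1\}$ and both signs.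

Put $g=\frac1{n_l}\sum_\alpha f_\alpha$.

Condition (N3) says that averaging inside one $f_\alpha$ is almost free. *Basis vectors violate it:* if $\zeta_{\alpha,t}$ are distinct basis vectors, then $K_*(\zeta_{\alpha,t})=0$, while the lower bound in the example of Section 7 (whose proof does not use $R\le n_2$) gives $K_*(f_\alpha)\ge4-\log(1+e^4/N_\alpha)>3$, because $N_\alpha\ge n_4$. *Averages are better:* let $\zeta_t$, $t\le N$, be uniform averages over successive sets of $R\ge8$ points each, with $NR\le n_2$. Then $K_\kappa(\zeta_t)\ge2-\log2$, while their average has cost at most $4$. So the cost rises by at most $2+\log2<3$, for every $\kappa$. (This shows (N3) only; in a node $N_\alpha\ge n_l>n_2$.) Conditions (N1) and (N2) make the $N_\alpha$ grow so fast that a code with a given $\lambda_p$ is effective on at most one $f_\alpha$ by accident. This is made precise in Lemma 9.1.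

Fix $\kappa\in\{*\}\cup\mathbb N$ (arbitrary) and a sign. Let $E_{\alpha,t}=\operatorname{supp}\zeta^\pm_{\alpha,t}$,
$$S(u)=\sum_\alpha\frac1{N_\alpha}\sum_t\|u1_{E_{\alpha,t}}\|_\kappa,$$
and let $\nu(u)$ be the number of $\alpha$ such that $u$ meets $\bigcup_tE_{\alpha,t}$. $S$ is subadditive and homogeneous, and $S(y)\le\nu(y)$ for $y\in D_\kappa$. By (7.1), an upper bound for $S$ on codes is a lower bound for costs. For a given combination $y=e^{-\lambda_p}\sum_{s\le d}y_s$, call a pair $(\alpha,t)$ *split* if $E_{\alpha,t}$ is met by at least two $y_s$. By Fact (I) at most $d$ pairs are split. For a non-split pair, $\|y1_{E_{\alpha,t}}\|_\kappa=e^{-\lambda_p}\sum_s\|y_s1_{E_{\alpha,t}}\|_\kappa\le e^{-\lambda_p}$.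

**Lemma 9.1 (one combination).** *Let $y=e^{-\lambda_p}\sum_{s\le d}y_s\in D_\kappa$ be a $p$-combination with $d'$ split pairs. Then*
$$S(y)\le e^{-\lambda_p}\sum_sS(y_s)+\frac{d'}{n_l},\tag{9.1}$$
$$S(y)\le\nu(y)\big(e^{-\lambda_p}+e^{-2\lambda_l}\big)+2.\tag{9.2}$$

*Proof.* (9.1) holds since a split pair contributes at most $1/N_\alpha\le1/n_l$. For (9.2) let $\alpha_p=\min\{\alpha:N_\alpha\ge n_p\}$, and $\alpha_p=n_l+1$ if there is none. We treat three ranges of $\alpha$. If $\alpha<\alpha_p-1$, then $n_{b_\alpha}\le N_{\alpha+1}<n_p$, so $b_\alpha<p$. Since $y\le e^{-\lambda_p}$, $\|y1_{E_{\alpha,t}}\|_\kappa\le|G_\alpha|e^{-\lambda_p}\le e^{-2\lambda_l}$. The single index $\alpha=\alpha_p-1$ contributes at most $1$. For $\alpha\ge\alpha_p$ we have $N_\alpha\ge n_p\ge d$: non-split pairs contribute at most $e^{-\lambda_p}$ per $\alpha$ met by $y$, and split pairs contribute at most $d/n_p\le1$ altogether. $\square$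

**Lemma 9.2 (no code beats weight $l$).** *If $y_1,\dots,y_d\in D_\kappa$ are successive and $d\le n_{l-1}$, then $\sum_sS(y_s)\le3n_le^{-\lambda_l}$.*

*Proof.* Combinations with $p\ge l$ are handled by (9.2). For $p<l$ we use (9.1) repeatedly, each time gaining a factor $e^{-2}$ and paying an additive constant. Let $\mu_\gamma=\max(2e^{-\lambda_l},e^{-2\gamma})$, $B_0=0$, $B_\gamma=n_{l-1}(1+B_{\gamma-1})+2$. By induction $B_\gamma\le(2n_{l-1})^\gamma$: for $\gamma=1$, $n_{l-1}+2\le2n_{l-1}$; for $\gamma\ge2$, $n_{l-1}+2\le n_{l-1}(2n_{l-1})^{\gamma-1}$.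

*Claim: $S(y)\le\nu(y)\mu_\gamma+B_\gamma$ for all $y\in D_\kappa$ and integers $\gamma\ge0$.* For $\gamma=0$ this is $S\le\nu$. Let $\gamma\ge1$ and assume the claim for $\gamma-1$ and all of $D_\kappa$; induct on the stage of $y$.

For $0$ and $1_{\{i\}}$, $S\le1$. For convex combinations use convexity of $S$, and $\nu(y_s)\le\nu(y)$ for terms with positive coefficient. For a $p$-combination with $p\ge l$, (9.2) gives $S(y)\le2\nu(y)e^{-\lambda_l}+2$. For a $p$-combination with $p<l$ we have $d'\le d\le n_{l-1}\le n_l$. By (9.1), the claim for $\gamma-1$, the inequality $\sum_s\nu(y_s)\le\nu(y)+d$ from (6.1), and $e^{-\lambda_p}\le e^{-2}$, $e^{-2}\mu_{\gamma-1}\le\mu_\gamma\le1$,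
$$S(y)\le e^{-2}\sum_s\big(\nu(y_s)\mu_{\gamma-1}+B_{\gamma-1}\big)+1\le\nu(y)\mu_\gamma+n_{l-1}(1+B_{\gamma-1})+1 .$$
This proves the claim.

Take $\gamma=\lambda_l/2$: $S(y_s)\le2\nu(y_s)e^{-\lambda_l}+(2n_{l-1})^{\lambda_l/2}$. Since $\sum_s\nu(y_s)\le n_l+d$, we get
$$\sum_sS(y_s)\le2n_le^{-\lambda_l}+n_{l-1}\big(1+(2n_{l-1})^{\lambda_l/2}\big)\le3n_le^{-\lambda_l},$$
because $n_{l-1}\big(1+(2n_{l-1})^{\lambda_l/2}\big)e^{\lambda_l}\le(2n_{l-1})^{\lambda_l/2+1+\lambda_l}\le n_l$. $\square$

**Lemma 9.3 (the cost of a node).** *If $\kappa\in\{*,0,\dots,l-1\}$ and $a=\|g^\pm\|$, then*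
$$\frac1{n_l}\sum_\alpha K_\kappa(f_\alpha^\pm)+a\lambda_l-5\le K_\kappa(g^\pm)\le\frac1{n_l}\sum_\alpha K_\kappa(f_\alpha^\pm)+a\lambda_l .$$

*Proof.* The upper bound is (P3). For the lower bound, if $a=0$ everything vanishes. Let $a>0$ and $y\in D_\kappa$ with $\langle g^\pm,-\log y\rangle<\infty$. Let $a_{\alpha,t}=\|\zeta_{\alpha,t}^\pm\|\le1$, and let "avg" denote the average with weights $1/(n_lN_\alpha)$, so $\operatorname{avg}a_{\alpha,t}=a$. By (7.1) on each piece, and then Jensen's inequality with weights $a_{\alpha,t}$ together with $a_{\alpha,t}\le1$,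
$$\langle g^\pm,-\log y\rangle\ge\operatorname{avg}K_\kappa(\zeta^\pm_{\alpha,t})-\operatorname{avg}a_{\alpha,t}\log\|y1_{E_{\alpha,t}}\|_\kappa\ge\operatorname{avg}K_\kappa(\zeta^\pm_{\alpha,t})-a\log\frac{S(y)}{n_la}.$$
With (N3) this becomes
$$\langle g^\pm,-\log y\rangle\ge\frac1{n_l}\sum_\alpha K_\kappa(f_\alpha^\pm)-3-a\log\frac{S(y)}{n_la}.\tag{9.3}$$
By Lemma 9.2 with $d=1$, $a\log\frac{S(y)}{n_la}\le-a\lambda_l+\log3+\frac1e$. Finally $3+\log3+\frac1e\le5$. $\square$

So on a node the additional cost is $a\lambda_l$ up to $5$, the same for $\kappa=*$ and for $\kappa=i<l$. In $\Phi_i=K_*^\sharp-K_i^\sharp$ these contributions cancel. This is why $\Phi_i$ is a difference of costs: a single $K^\sharp$ would deviate by about $(\|g^+\|-\|g^-\|)\lambda_l$.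

## 10. Special sequences of nodes

Now we average $n_q$ nodes. The ordinary price for this is $\lambda_{q+1}=2\lambda_q$, by (R2) with $l=q+1$. The special rule (R3) offers the price $\lambda_q$, to those who have the right history.

**Setting.** Let $q$ be odd, $k<q$, $M=n_q$. Let $g_1,\dots,g_M$ be $l_m$-nodes with data $\zeta_{m,\alpha,t}$ (all successive in lexicographic order) and $f_{m,\alpha}$. Suppose $\eta_m\in D_k$ are of weight $l_m$, $\operatorname{supp}\eta_m\subset\operatorname{supp}g_m^+$, and
$$l_m=\sigma(k,q,(\eta_1,\dots,\eta_{m-1})),\qquad\langle g_m^+,-\log\eta_m\rangle\le K_k(g_m^+)+6.\tag{10.1}$$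
Put $\bar g=\frac1M\sum g_m$, $a_m^\pm=\|g_m^\pm\|$ and $A^\pm=\frac1M\sum a_m^\pm$. The $l_m$ are distinct, even, and $>q+1$.

**Lemma 10.1.**

(i) $K_k(\bar g^+)\le\frac1M\sum K_k(g_m^+)+A^+\lambda_q+6$.

(ii) $K_\kappa(\bar g^\pm)\le\frac1M\sum K_\kappa(g_m^\pm)+2A^\pm\lambda_q$ for all $\kappa$ and both signs.

(iii) $K_\kappa(\bar g^\pm)\ge\frac1M\sum K_\kappa(g_m^\pm)+2A^\pm\lambda_q-6$ in each of the cases: $\kappa=*$; $\kappa\in\{0,\dots,q-1\}\setminus\{k\}$; $\kappa=k$ with sign $-$.

So only the positive part, and only $K_k$, gets the discount.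

**Step 1: the upper bounds.** For (i), $(\eta_1,\dots,\eta_M)$ is $(k,q)$-special, so $e^{-\lambda_q}\sum\eta_m\in D_k$; use this code and (10.1). (ii) is (P3) with $l=q+1$.

**Step 2: notation and two estimates for (iii).** We normalize the functionals $S$ of the nodes so that they are bounded on codes, and see what a single combination does to them. Fix $\kappa$ and the sign as in (iii). Let $S_m$ and $E_{m,\alpha,t}$ be as in Section 9 for the $m$-th node, $U_m(u)=e^{\lambda_{l_m}}S_m(u)/n_{l_m}$, $U=\sum_mU_m$, and let $\nu(u)$ now be the number of $m$ such that $u$ meets $\bigcup_{\alpha,t}E_{m,\alpha,t}$. By Lemma 9.2, $U_m\le3$ on $D_\kappa$, so $U\le3\nu$ on $D_\kappa$. $U$ is convex. For a $p$-combination $y=e^{-\lambda_p}\sum_{s\le d}y_s\in D_\kappa$: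

* (F1) If $p<l_m$, then by (9.1)
$$U_m(y)\le e^{-\lambda_p}\sum_sU_m(y_s)+e^{\lambda_{l_m}}\frac{d_m}{n_{l_m}^2},$$
where $d_m$ is the number of split pairs of node $m$. By Lemma 9.2, as $d\le n_p\le n_{l_m-1}$, this gives $U_m(y)\le3e^{-\lambda_p}+e^{\lambda_{l_m}}/n_{l_m}\le4e^{-\lambda_p}$; here we used $n_{l_m}\ge e^{2\lambda_{l_m}}$.
* (F2) If $p>l_m$, then $\lambda_p\ge2\lambda_{l_m}$, and by (9.2) with $\nu\le n_{l_m}$ there, $U_m(y)\le e^{\lambda_{l_m}}\big(e^{-\lambda_p}+e^{-2\lambda_{l_m}}+2/n_{l_m}\big)\le3e^{-\lambda_{l_m}}$.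

Fact (I), applied to all sets $E_{m,\alpha,t}$, gives $\sum_md_m\le d\le n_p$. So if $p\le q$, the split terms in (F1) sum over $m$ to at most $n_p\max_me^{\lambda_{l_m}}/n_{l_m}^2\le1$.

**Step 3: a bound for $U$ on all codes.** This is the analog of Lemma 9.2, one level up; the special codes enter here. Let $\mu_\gamma=\max(4e^{-2\lambda_q},3e^{-2\gamma})$, $B_0'=0$, $B'_\gamma=n_{q-1}(B'_{\gamma-1}+3)+4$. Since $n_{q-1}\ge4$, induction gives $B'_\gamma\le(4n_{q-1})^\gamma$.

*Claim: $U(y)\le\nu(y)\mu_\gamma+B'_\gamma$ for all $y\in D_\kappa$ and integers $\gamma\ge0$.* For $\gamma=0$ this is $U\le3\nu$. Let $\gamma\ge1$, assume the claim for $\gamma-1$ on all of $D_\kappa$, and induct on the stage of $y$. For $0$ and $1_{\{i\}}$ we have $U\le3$, and convex combinations are treated as in Lemma 9.2. Let $y\in D_\kappa$ be a $p$-combination given by (R2) or (R3).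

*Case $p>q$.* For $l_m>p$, (F1) gives $U_m(y)\le4e^{-\lambda_p}\le4e^{-2\lambda_q}$. For $l_m<p$, (F2) gives $U_m(y)\le3e^{-\lambda_{l_m}}\le3e^{-2\lambda_q}$. At most one $m$ has $l_m=p$, contributing at most $3$. Only nodes met by $y$ contribute. So $U(y)\le4\nu(y)e^{-2\lambda_q}+3$.

*Case $p=q$.* As $q$ is odd, $y$ comes from (R3). So $\kappa\in\mathbb N$ and $y=e^{-\lambda_q}\sum_sy_s1_A$ with $(y_s)$ $(\kappa,q)$-special, $y_s$ of weight $w_s=\sigma(\kappa,q,(y_1,\dots,y_{s-1}))$. By (F1),
$$U(y)\le e^{-\lambda_q}\sum_m\sum_sU_m(y_s1_A)+1 .$$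
If $w_s\ne l_m$, then, as $y_s1_A$ is a $w_s$-combination, (F1) or (F2) and (6.2) (for $w_s$ or $l_m$) give $U_m(y_s1_A)\le4e^{-2\lambda_q}/n_q$. For fixed $m$ these $s$ contribute at most $4e^{-2\lambda_q}$ in total, and $0$ if $y$ does not meet node $m$.

*At most one pair $(s,m)$ has $w_s=l_m$ and $U_m(y_s1_A)\ne0$.* If $\kappa\ne k$, then $w_s\ne l_m$ always, by injectivity of $\sigma$. If $\kappa=k$, the sign is $-$. Suppose $w_s=l_m$. By injectivity $s=m$ and $y_t=\eta_t$ for $t<m$. If this happens for $m$ and also for some $m'>m$, then $y_m=\eta_m$ is supported in $\operatorname{supp}g_m^+$, which is disjoint from all $E_{m,\alpha,t}=\operatorname{supp}\zeta_{m,\alpha,t}^-$. So $U_m(y_m1_A)=0$, and only the largest such $m$ can give a nonzero value. This value is at most $3$.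

Thus $U(y)\le e^{-\lambda_q}\big(4\nu(y)e^{-2\lambda_q}+3\big)+1\le4\nu(y)e^{-2\lambda_q}+4$. Note how the cancellation of Section 5 is broken. A code that agrees with the history $(\eta_m)$ lives on the positive parts and is useless on the negative ones. A code that departs from the history no longer has matching weights.

*Case $p<q$.* All $l_m>p$. By (F1), the claim for $\gamma-1$, (6.1), $e^{-\lambda_p}\le e^{-2}$, $e^{-2}\mu_{\gamma-1}\le\mu_\gamma\le3$ and $d\le n_{q-1}$,
$$U(y)\le e^{-2}\sum_s\big(\nu(y_s)\mu_{\gamma-1}+B'_{\gamma-1}\big)+1\le\nu(y)\mu_\gamma+n_{q-1}(3+B'_{\gamma-1})+1 .$$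
This proves the claim. With $\gamma=\lambda_q$ we obtain for all $y\in D_\kappa$
$$U(y)\le4Me^{-2\lambda_q}+(4n_{q-1})^{\lambda_q}\le5Me^{-2\lambda_q},\tag{10.2}$$
since $(4n_{q-1})^{\lambda_q}e^{2\lambda_q}\le(2n_{q-1})^{3\lambda_q}\le n_q=M$ (because $4e^2n\le8n^3$ for $n\ge4$).

**Step 4: from $U$ to costs.** We convert (10.2) into (iii) by Jensen, as in Lemma 9.3. Let $y\in D_\kappa$ with $\langle\bar g^\pm,-\log y\rangle<\infty$; we suppress the sign. Since $\kappa=*$ or $\kappa<q<l_m$, (9.3) applies to each node. Use also $S_m(y)/n_{l_m}=e^{-\lambda_{l_m}}U_m(y)$, $a_m\log a_m\ge-\frac1e$, and the upper bound in Lemma 9.3: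
$$\langle g_m,-\log y\rangle\ge\frac1{n_{l_m}}\sum_\alpha K_\kappa(f_{m,\alpha})-3-a_m\log\frac{S_m(y)}{n_{l_m}a_m}\ge K_\kappa(g_m)-4-a_m\log U_m(y),$$
where for $a_m=0$ we read $a_m\log(\cdot)=0$. Now average over $m$. For $A=0$ the assertion is trivial. For $A>0$, Jensen and $a_m\le1$ give
$$\frac1M\sum_ma_m\log U_m(y)\le A\log\frac{U(y)}{MA}\le A\log(5e^{-2\lambda_q})+\frac1e\le-2A\lambda_q+2 .$$
So $\langle\bar g,-\log y\rangle\ge\frac1M\sum K_\kappa(g_m)+2A\lambda_q-6$. This is (iii). $\square$

## 11. Averages near a closed subspace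

Suppose Proposition 8.3 fails: $H\subset X^{(k)}$ is closed and infinite-dimensional, and $e_k\notin H$. Distances in $X^{(k)}$ are with respect to $|||\cdot|||_k$.

**Step 1: near $H$, the later coordinates control everything.** This is the statement to be contradicted. *There is $c_H$ with $|||h|||_k\le c_H|||\pi h|||_{k+1}$ for $h\in H$.* Otherwise there are $h_n\in H$ with $|||h_n|||_k=1$ and $|||\pi h_n|||_{k+1}\to0$. By (8.4) $h_n-t_ne_k\to0$ for some scalars $t_n$, which are bounded. Along a subsequence $h_n\to te_k$ with $|||te_k|||_k=1$, so $t\ne0$ and $e_k\in H$, a contradiction. Consequently there is $c'$, depending only on $r$ and $c_H$, such that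
$$v\in c_{\ge k},\quad\operatorname{dist}(v,H)\le1,\quad q_{k+1}(\pi v)\le6\quad\Longrightarrow\quad q_k(v)\le c'.\tag{11.1}$$
Indeed, choose $h\in H$ with $|||v-h|||_k\le2$. Then $|||\pi h|||_{k+1}^r\le6^r+2^r$, so $|||v|||_k^r\le2^r+c_H^r(6^r+2^r)$, and $q_k(v)\le4^{1/r}|||v|||_k$.

**Step 2: base blocks.** We find vectors near $H$ whose image under $\xi$ starts late. The map $\xi$ is not linear, so linear algebra cannot produce the zeros; but $\xi$ is odd and continuous, and the Borsuk–Ulam theorem says that an odd continuous map from a $P$-dimensional sphere to $\mathbb R^d$, $d\le P$, has a zero. *For every $P\ge k$ and $\delta>0$ there is $x\in c_{\ge k}$ with $\xi_i(x)=0$ for $k\le i<P$, $q_k(x)=1$ and $\operatorname{dist}(x,H)\le\delta$.*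

Take linearly independent $h_0,\dots,h_P\in H$. Let $\theta=\min\{|||\sum c_sh_s|||_k:\sum|c_s|=1\}>0$, and choose $h_s'\in c_{\ge k}$ with $|||h_s-h_s'|||_k\le\delta'$. If $(P+1)\delta'^r\le\theta^r/2$ and $\sum|c_s|=1$, then $q_k(\sum c_sh'_s)\ge|||\sum c_sh'_s|||_k\ge2^{-1/r}\theta$. By Borsuk–Ulam the odd continuous map $c\mapsto(\xi_i(\sum c_sh'_s))_{k\le i<P}\in\mathbb R^{P-k}$ on the $P$-dimensional sphere $\{c\in\mathbb R^{P+1}:\sum|c_s|=1\}$ has a zero. Normalize $\sum c_sh'_s$ in $q_k$. Its distance to $H$ is at most $(P+1)^{1/r}\delta'\,2^{1/r}/\theta\le\delta$ for small $\delta'$.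

So we can fix $x_1,x_2,\dots\in c_{\ge k}$ such that the $z_n:=\xi(x_n)$ (coordinates $\ge k$) are successive, $\|z_n\|=1$, and $\sum_n\operatorname{dist}(x_n,H)^r<1$. The $x_n$ are linearly independent, since their last coordinates are at increasing places. For $v=\sum a_nx_n$ let $\zeta(v)=\sum a_nz_n$ and $\Delta(v)=\xi(v)-\zeta(v)$ (coordinates $\ge k$). If all $|a_n|\le1$, then $\operatorname{dist}(v,H)^r\le\sum\operatorname{dist}(x_n,H)^r<1$.

**Lemma 11.1.** *Let $N\ge1$, let $j\ge\max(N,k+1)$ be even, and $n_*\in\mathbb N$. There are $X_t=\sum_na_{t,n}x_n$ ($1\le t\le N$) with all $n\ge n_*$, $\sum_n|a_{t,n}|=1$, involving successive sets of indices $n$, such that $\zeta_t=\zeta(X_t)$ satisfy $\|\zeta_t\|=1$, $\|\zeta_t^+\|\ge\frac12$, $\operatorname{supp}\zeta_t\subset[j,\infty)$, and*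

(i) $\|\Delta(X_t)\|_{\rm w}\le1$ *and* $\Delta_i(X_t)=0$ *for* $k\le i<j$;

(ii) *with $f=\frac1N\sum\zeta_t$: $K_\kappa(f^\pm)\le\frac1N\sum_tK_\kappa(\zeta_t^\pm)+3$ for $\kappa\in\{*,0,\dots,j-1\}$ and both signs.*

**Step 3: a level at which averaging is almost free.** We prove the lemma in three steps, and the first is a pigeonhole argument. Enlarge $n_*$ so that $\operatorname{supp}z_n\subset[j,\infty)$ for $n\ge n_*$. Let $N'=N(j+1)\le(j+1)^2$ and $t_0=N'(j+1)\lambda_j$. Then $t_0\log N'\le2(j+1)^3\lambda_j\log(j+1)$, so $N'^{t_0}\le e^{2(j+1)^4\lambda_j}\le n_j$. For $0\le s\le t_0$ let the level-$s$ vectors be the averages of the $x_n$ over the $N'^{t_0-s}$ consecutive groups of $N'^s$ indices, starting with $n_*$ ($N'^{t_0}$ indices in total). Let $\chi_s$ be the average over level-$s$ vectors $V$ of $\sum_{\kappa\in\{*,0,\dots,j-1\}}K_\kappa(|\zeta(V)|)$. By (P1) $\chi_s$ is nondecreasing in $s$, and by (P3) with $l=j$, $\chi_{t_0}\le\chi_0+(j+1)\lambda_j$. So $\chi_{s+1}-\chi_s\le1/N'$ for some $s<t_0$. Hence some level-$(s+1)$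 vector $V=\frac1{N'}\sum_{b\le N'}V_b$ ($V_b$ of level $s$), with $\zeta'_b:=\zeta(V_b)$, $\|\zeta'_b\|=1$, satisfies
$$K_\kappa(|\zeta(V)|)\le\frac1{N'}\sum_bK_\kappa(|\zeta'_b|)+\frac1{N'}$$
for each of these $\kappa$, since the differences are all nonnegative and sum to at most $\frac1{N'}$.

Fix such a $\kappa$ and choose $y\in D_\kappa$ with $\langle|\zeta(V)|,-\log y\rangle\le K_\kappa(|\zeta(V)|)+\frac1{N'}$. Then $\sum_b\big[\langle|\zeta'_b|,-\log y\rangle-K_\kappa(|\zeta_b'|)\big]\le2$ with nonnegative terms. So each term is at most $2$, and by (P2) $\langle|\zeta'_b|,-\log y\rangle\le K_\kappa(\zeta_b'^+)+K_\kappa(\zeta_b'^-)+3$. One code $y$ serves all $\zeta'_b$ at once. Hence for $z=\sum c_b\zeta'_b$ with $\sum|c_b|\le1$,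
$$K_\kappa(z^+)+K_\kappa(z^-)\le\langle|z|,-\log y\rangle\le\sum|c_b|\big(K_\kappa(\zeta_b'^+)+K_\kappa(\zeta_b'^-)\big)+3.\tag{11.2}$$

**Step 4: the vectors $X_t$ and (ii).** We use the freedom in the $c_b$ to kill the corrected coordinates below $j$. Split $\{1,\dots,N'\}$ into $N$ consecutive groups of $j+1$. By Borsuk–Ulam ($j+1$ coefficients, $j-k$ odd equations) choose in the $t$-th group coefficients with $\sum|c_b|=1$ such that $X_t=\sum c_bV_b$ has $\xi_i(X_t)=0$ for $k\le i<j$. Replacing $X_t$ by $-X_t$ if necessary, $\|\zeta_t^+\|\ge\frac12$. The $\zeta'_b$ have disjoint supports, so $\|\zeta_t\|=1$; the statements on coefficients and supports are clear.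

Apply (11.2) to $z=f$. By (P1), $K_\kappa(\zeta_t^+)+K_\kappa(\zeta_t^-)\ge\sum|c_b|\big(K_\kappa(\zeta_b'^+)+K_\kappa(\zeta_b'^-)\big)$ (sum over the $t$-th group; a negative $c_b$ only exchanges the two parts). So $K_\kappa(f^+)+K_\kappa(f^-)\le\frac1N\sum_t\big(K_\kappa(\zeta_t^+)+K_\kappa(\zeta_t^-)\big)+3$. As $K_\kappa(f^\pm)\ge\frac1N\sum_tK_\kappa(\zeta_t^\pm)$ for each sign, (ii) follows.

**Step 5: the error (i).** We compare the true vector $\xi(X_t)$ with the linear model $\zeta_t$. Write $\Delta=\Delta(X_t)$. For $k\le i<j$ both $\xi_i(X_t)$ and $(\zeta_t)_i$ vanish. For $i\ge j$ use (8.3), then (P5) twice, for $\xi_{>i}(X_t)=(\zeta_t)_{>i}+\Delta_{>i}$ and for $\zeta_t=\sum a_{t,n}z_n$ with at most $n_j$ terms, and (P6):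
$$|\Delta_i|\le\varepsilon_i\big[2L_j+3(1+\|\Delta_{>i}\|)+\|\Delta_{>i}\|_{\rm w}\big].$$
So $\|\Delta\|_{\rm w}\le\tau_j(2L_j+3+4\|\Delta\|_{\rm w})\le0.2+\frac18\|\Delta\|_{\rm w}$, by (8.1), and $\|\Delta\|_{\rm w}\le1$. $\square$

## 12. The deviation at coordinate $k$

We now prove Proposition 8.3 by producing, for large $q$, a vector $v$ that violates (11.1).

**Step 1: a special sequence of nodes near $H$.** Fix an odd $q>k$ and $M=n_q$. Construct $l_m$-nodes $g_m$ and codes $\eta_m$ for $m=1,\dots,M$ successively. Put $l_m=\sigma(k,q,(\eta_1,\dots,\eta_{m-1}))>q+1$. For $\alpha=1,\dots,n_{l_m}$ successively choose $N_{m,\alpha}$ so that (N1) and (N2) hold (this involves only the already known $N_{m,\alpha-1}$ and $G_{m,\alpha-1}$), an even $j_{m,\alpha}\ge\max(N_{m,\alpha},l_m,k+1)$, and by Lemma 11.1 vectors $X_{m,\alpha,t}$ ($t\le N_{m,\alpha}$) with indices $n$ beyond all those used before. Put $\zeta_{m,\alpha,t}=\zeta(X_{m,\alpha,t})$. Then (N3) holds by Lemma 11.1(ii), since $l_m\le j_{m,\alpha}$. Let $f_{m,\alpha}$ and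 $g_m$ be the averages as in Section 9.

Choose $\eta_{m,\alpha}\in D_k$ supported in $\operatorname{supp}f_{m,\alpha}^+$ with $\langle f_{m,\alpha}^+,-\log\eta_{m,\alpha}\rangle\le K_k(f_{m,\alpha}^+)+1$, and put $\eta_m=e^{-\lambda_{l_m}}\sum_\alpha\eta_{m,\alpha}\in D_k$, which is of weight $l_m$. By Lemma 9.3 ($k<l_m$),
$$\langle g_m^+,-\log\eta_m\rangle\le\frac1{n_{l_m}}\sum_\alpha K_k(f^+_{m,\alpha})+1+a_m^+\lambda_{l_m}\le K_k(g_m^+)+6 .$$
So (10.1) holds and Lemma 10.1 applies. Since all $\|\zeta^+_{m,\alpha,t}\|\ge\frac12$, we have $A^+\ge\frac12$.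

**Step 2: the average $v$ and its corrected coordinates.** We express $\xi(v)$ through deviations of the $\Phi_i$. Let $\operatorname{avg}$ denote the average with weights $\frac1{Mn_{l_m}N_{m,\alpha}}$, and
$$v=\operatorname{avg}X_{m,\alpha,t},\qquad\zeta(v)=\bar g,\qquad\|\bar g\|=1 .$$
$v$ is a combination of the $x_n$ with absolute coefficient sum $1$, so $\operatorname{dist}(v,H)\le1$. Put $\Delta=\xi(v)-\bar g$ (coordinates $\ge k$) and $\bar\Delta=\operatorname{avg}\Delta(X_{m,\alpha,t})$. Then $\|\bar\Delta\|_{\rm w}\le1$, and $\bar\Delta_k=\bar g_k=0$ as $j_{m,\alpha}>k$. By (8.3), for $i\ge k$,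
$$\Delta_i=\bar\Delta_i-\varepsilon_i\big[\mathrm{dev}_i+\theta_i\big],\quad|\theta_i|\le10+4\|\Delta_{>i}\|_{\rm w},\quad\mathrm{dev}_i=\Phi_i(\bar g_{>i})-\operatorname{avg}\Phi_i\big((\zeta_{m,\alpha,t})_{>i}\big).\tag{12.1}$$
Indeed, by (P5) and (P6), $\Phi_i(\bar g_{>i}+\Delta_{>i})$ differs from $\Phi_i(\bar g_{>i})$ by at most $3(1+\|\Delta_{>i}\|)+\|\Delta_{>i}\|_{\rm w}$, and $\Phi_i\big((\zeta_{m,\alpha,t}+\Delta(X_{m,\alpha,t}))_{>i}\big)$ differs from $\Phi_i\big((\zeta_{m,\alpha,t})_{>i}\big)$ by at most $3\cdot2+1=7$.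

**Step 3: the deviations, level by level.** We show that $\mathrm{dev}_i$ is harmless for $i\ne k$ and large for $i=k$. Decompose $\mathrm{dev}_i=D_i+\frac1M\sum_mD_{i,m}+\operatorname{avg}D_{i,m,\alpha}$ with
$$D_i=\Phi_i(\bar g_{>i})-\tfrac1M\sum_m\Phi_i((g_m)_{>i}),$$
$$D_{i,m}=\Phi_i((g_m)_{>i})-\tfrac1{n_{l_m}}\sum_\alpha\Phi_i((f_{m,\alpha})_{>i}),$$
$$D_{i,m,\alpha}=\Phi_i((f_{m,\alpha})_{>i})-\tfrac1{N_{m,\alpha}}\sum_t\Phi_i((\zeta_{m,\alpha,t})_{>i}).$$
The supports of the $\zeta_{m,\alpha,t}$ lie in $[j_{m,\alpha},\infty)$ and $j_{m,\alpha}\ge l_m>q$, so the truncations are void for $i<q$, $i<l_m$, $i<j_{m,\alpha}$ respectively. By the *excess* of a cost $K_\kappa$ and a sign we mean the cost of the average minus the average of the costs. So each of the three quantities, when the truncation is void, is (excess of $K_*$ minus excess of $K_i$ for the sign $+$) minus (the same for the sign $-$).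

* For $i<j_{m,\alpha}$: $|D_{i,m,\alpha}|\le6$, as the four excesses ($\kappa=*,i$; signs $\pm$) lie in $[0,3]$ by Lemma 11.1(ii) and (P1). For $i\ge j_{m,\alpha}$: $|D_{i,m,\alpha}|\le2\log(N_{m,\alpha}+1)\le2L_{j_{m,\alpha}}$ by (P5).
* For $i<l_m$: $|D_{i,m}|\le10$ by Lemma 9.3, since for each sign the excesses for $\kappa=*$ and $\kappa=i$ both lie in $[a\lambda_{l_m}-5,a\lambda_{l_m}]$, where $a=a_m^\pm$. For $i\ge l_m$: $|D_{i,m}|\le2L_{l_m}$ by (P5).
* For $i<q$, $i\ne k$: $|D_i|\le12$ by Lemma 10.1(ii),(iii). For $i\ge q$: $|D_i|\le2L_q$ by (P5).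
* For $i=k$: the $+$ part of $D_k$ contributes at least $(2A^+\lambda_q-6)-(A^+\lambda_q+6)$, by Lemma 10.1(iii) for $\kappa=*$ and Lemma 10.1(i). The $-$ part contributes at least $-6$, by Lemma 10.1(ii) for $\kappa=*$ and (iii) for $\kappa=k$. So $D_k\ge A^+\lambda_q-18\ge\frac12\lambda_q-18$.

Since $k<q<l_m\le j_{m,\alpha}$, the first two bounds with $i=k$ give
$$\mathrm{dev}_k\ge\tfrac12\lambda_q-18-10-6=\tfrac12\lambda_q-34.\tag{12.2}$$

**Step 4: the later coordinates stay bounded.** The large bounds $2L_j$ occur only for $i\ge j$, where the $\varepsilon_i$ absorb them: $\tau_j\cdot2L_j\le\frac1{10}$. Hence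
$$\sum_{i>k}(i+1)\varepsilon_i|\mathrm{dev}_i|\le(12+10+6)\tau_0+\tfrac3{10}\le1.2 .$$
By (12.1), $W:=\sum_{i>k}(i+1)|\Delta_i|$ satisfies $W\le1+1.2+\tau_0(10+4W)\le2.6+\frac18W$, so $W\le5$. Therefore
$$q_{k+1}(\pi v)\le\|\bar g\|+W\le6 .$$

**Step 5: contradiction.** The $k$-th corrected coordinate is too large for (11.1). Since $\bar g_k=\bar\Delta_k=0$, (12.1) and (12.2), with $|\theta_k|\le10+4W\le30$, give
$$q_k(v)\ge|\xi_k(v)|=|\Delta_k|\ge\varepsilon_k\big(\tfrac12\lambda_q-34-10-20\big).$$
But $\operatorname{dist}(v,H)\le1$ and $q_{k+1}(\pi v)\le6$, so $q_k(v)\le c'$ by (11.1), with $c'$ independent of $q$, while $\varepsilon_k$ is fixed. Letting $q\to\infty$ through odd integers gives a contradiction. This proves Proposition 8.3, hence Theorem A, hence the Corollary. $\blacksquare$
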